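# More than $2(N-1)$ components: Kleinian groups from polyhedra with an odd angle

## 1. Three statements about the number of components

Throughout, $\Gamma$ is a Kleinian group, that is, a discrete subgroup of $\mathrm{PSL}(2,\mathbb C)$ acting on the Riemann sphere $\hat{\mathbb C}$, with nonempty region of discontinuity $\Omega$; and $K$ is the number of components of $\Omega/\Gamma$. A conjecture of Maskit says that if a non-elementary $\Gamma$ is generated by $N$ elements, then $K\le 2(N-1)$. The subject of the talk is that this is false.

**Theorem 1.** There is a non-elementary Kleinian group $\Gamma$ generated by $3$ elements such that $\Omega/\Gamma$ has exactly $5$ components. They are spheres with cone points of orders $(2,5,5)$ three times, $(3,5,5)$, and $(2,2,2,3)$. The total area is $\frac{22}{15}\pi\le 8\pi$.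

**Theorem 2.** For every $N\ge 3$ there is a non-elementary Kleinian group generated by $N$ elements with exactly $K=3N-4$ components. Hence the conjecture fails for every $N\ge3$, and no bound $K\le\alpha(N-1)+\beta$ with $\alpha<3$ holds for all $N$.

**Theorem 3.** For $\Gamma$ non-elementary, generated by $N$ elements:
(a) $K\le 18(N-1)$ (this bound goes back to Ahlfors);
(b) if $\Gamma$ has no elements of order $2$, then $K\le 5(N-1)$;
(c) if $\Gamma$ is torsion-free, then $K\le 2(N-1)$.

Since $3N-4>2(N-1)$ exactly when $N\ge 3$, Theorem 1 is the case $N=3$ of the failure: $5>4$. Since $(3N-4)/(N-1)\to 3$, the best constant $c$ in an inequality $K\le c(N-1)$ satisfies $3\le c\le 18$; it is not determined here.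

Theorem 1 will be proved from scratch. Theorem 2 uses one cited existence theorem, of Bao and Bonahon, and Theorem 3 uses cited inequalities of Bers.

## 2. Components, areas and generators in small examples

The set $\Omega$ consists of the points of $\hat{\mathbb C}$ that have a neighbourhood $U$ with $gU\cap U\ne\emptyset$ for only finitely many $g\in\Gamma$. Its complement is the limit set $\Lambda$, and $\Gamma$ is elementary if $\Lambda$ has at most two points. A sphere minus at most two points is connected, so for an elementary group $\Omega/\Gamma$ is connected. We shall use this in the form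
$$K\ge 2\ \Longrightarrow\ \Gamma\text{ is non-elementary.}\tag{1}$$

Each component of $\Omega/\Gamma$ is $\Delta_j/\Gamma_j$, where $\Delta_j$ is a component of $\Omega$ and $\Gamma_j$ is its stabilizer. For non-elementary $\Gamma$ the domain $\Delta_j$ carries its Poincaré metric of curvature $-1$, and the area of $\Delta_j/\Gamma_j$ is the area of a fundamental domain; $\mathrm{Area}(\Omega/\Gamma)$ is the sum over the components. Two known results frame the question. Ahlfors' finiteness theorem says that for finitely generated $\Gamma$ the quotient $\Omega/\Gamma$ is a finite union of surfaces of finite type. So each component has a signature $(g;\nu_1,\dots,\nu_n)$ with $2\le\nu_i\le\infty$: genus $g$, cone points of finite orders $\nu_i$, punctures where $\nu_i=\infty$. Gauss–Bonnet gives its area: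
$$2\pi\Big(2g-2+\sum_i\big(1-\tfrac1{\nu_i}\big)\Big)>0 .\tag{2}$$
Bers' area theorem says that $\mathrm{Area}(\Omega/\Gamma)\le 4\pi(N-1)$ if $\Gamma$ has $N$ generators.

Here are three groups with $N=2$. The group generated by $z\mapsto z+2$ and $z\mapsto z/(2z+1)$ has $\Omega$ equal to the upper and lower half-planes, and $\Omega/\Gamma$ is two thrice-punctured spheres, each of area $2\pi$; so $K=2=2(N-1)$, and the area bound is attained too. A Schottky group on two generators has $\Omega/\Gamma$ a single closed surface of genus $2$, so $K=1$. The orientation-preserving triangle group with angles $\frac\pi2,\frac\pi3,\frac\pi7$ has $K=2$, two spheres with cone points $(2,3,7)$, each of area $2\pi(1-\frac12-\frac13-\frac17)=\frac{\pi}{21}$.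

The sensible first thought is to divide Bers' bound by the smallest possible area of a component. This works perfectly without torsion, and it proves Theorem 3(c): if $\Gamma$ is torsion-free, every $\nu_i$ is $\infty$, so (2) is $2\pi$ times a positive integer, each component has area at least $2\pi$, and $2\pi K\le 4\pi(N-1)$. The argument stops exactly at cone points, since with cone points a component can be much smaller than $2\pi$: a sphere $(2,5,5)$ has area only $\frac\pi5$. So we look for a group with torsion and with many small components.

## 3. Mirrors, and why a polyhedron first gives exactly $2(N-1)$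

A convenient source of discrete groups with torsion is reflections in the faces of a polyhedron. Let $\mathbb B$ be the closed unit ball with interior $\mathbb H^3$ (Klein model, so geodesics are straight segments and half-spaces are Euclidean-convex) and boundary $S^2=\hat{\mathbb C}$. Isometries of $\mathbb H^3$ act on $S^2$ by Möbius and anti-Möbius maps, planes correspond to their ideal circles, and two planes cross at the same angle as their circles.

For each $s$ in a finite set $S$ let $\hat E_s\subset\mathbb B$ be a closed half-space together with its ideal boundary, $\hat M_s$ its bounding plane together with its ideal circle, $M_s=\hat M_s\cap\mathbb H^3$, $E_s=\hat E_s\cap\mathbb H^3$, and $r_s$ the reflection in $M_s$. Put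
$$\hat P=\bigcap_s\hat E_s,\quad P=\hat P\cap\mathbb H^3,\quad \hat F_s=\hat P\cap\hat M_s,\quad F_s=\hat F_s\cap\mathbb H^3,\quad R=\hat P\cap S^2 .$$

**Condition (C).** (i) $P$ has nonempty interior and all $F_s\neq\emptyset$. (ii) If $s\ne t$ and $\hat F_s\cap\hat F_t\ne\emptyset$, then $M_s$ and $M_t$ cross in $\mathbb H^3$ and the wedge $E_s\cap E_t$ has angle $\pi/m_{st}$ with an integer $m_{st}\ge 2$. (iii) $\hat F_s\cap\hat F_t\cap\hat F_u=\emptyset$ for distinct $s,t,u$.

Part (iii) says that the polyhedron has no vertices in $\mathbb B$: its vertices lie beyond the sphere at infinity. Let $W=\langle r_s: s\in S\rangle$, and let $\Gamma=W^+$ be its orientation-preserving subgroup. It consists of the even words, has index $2$, and is generated by the products $r_sr_t$. Since $r_sr_t=(r_{s_0}r_s)^{-1}(r_{s_0}r_t)$, the $n-1$ products $r_{s_0}r_s$ with a fixed $s_0$ suffice, where $n=|S|$.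

Two tiny examples: for one mirror, $R$ is a closed disc, $\Gamma$ is trivial, $\Omega/\Gamma$ is the sphere. For two planes with $\hat M_1\cap\hat M_2=\emptyset$ and $P$ the region between them, $R$ is a closed annulus, $\Gamma=\langle r_1r_2\rangle$ is generated by one hyperbolic translation, and $\Omega/\Gamma$ is a torus. In both cases $\Omega/\Gamma$ is $R$ doubled along its boundary. We shall prove in Section 6 that $K$ is the number of components of $R$, and in Section 9 that for polytopes of the kind we need there is one component of $R$ for each vertex beyond infinity: the vertex pokes out of the ball, and the faces near it cut a small polygon out of $S^2$.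

Now count. For a polyhedron with $n$ faces, $E$ edges and $V$ vertices, $3V\le 2E$ and $V-E+n=2$, so $n-2=E-V\ge V/2$, that is
$$V\le 2n-4 .\tag{3}$$
With the obvious $N=n-1$ generators, (3) reads $K\le 2(N-1)$. So the naive approach reaches the conjectured bound and goes no further. For instance, take the regular tetrahedron centred at the origin with vertices at distance $\rho$, where $1<\rho<\sqrt3$. Its edge midpoints are at distance $\rho/\sqrt3<1$, so its edges meet $\mathbb H^3$. As $\rho$ goes from $1$ to $\sqrt3$, its hyperbolic dihedral angle varies continuously from $\frac\pi3$ to $0$, so it is $\frac\pi4$ for some $\rho$. This gives $N=3$, $K=4=2(N-1)$.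

To do better we must generate $W^+$ by fewer than $n-1$ elements. If all $m_{st}$ are even, this is impossible. Indeed we shall see in Lemma 2 that $W$ is presented by the relations $r_s^2=1$ and $(r_sr_t)^{m_{st}}=1$ (for the pairs in (ii)). If all $m_{st}$ are even, these relations hold in $(\mathbb Z/2)^S$ with $r_s\mapsto e_s$, so $W$ maps onto $(\mathbb Z/2)^S$, and $W^+$ maps onto the span of the $e_s+e_t$, which is $(\mathbb Z/2)^{n-1}$ and needs $n-1$ generators. So some angle $\pi/m$ with $m$ odd is needed.

## 4. An odd angle saves a generator

The purpose of this lemma is to generate the even words in four reflections by two elements instead of three.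

**Lemma 1.** Let $r_a,r_b,r_c,r_d$ be involutions in a group with
$(r_ar_b)^2=(r_br_c)^2=(r_cr_d)^2=1$ and $(r_ar_d)^m=1$ with $m$ odd. If a subgroup $H$ contains $p=r_ar_c$ and $q=r_br_d$, then $r_ar_b\in H$. Hence $H$ contains all products of two of the four involutions.

**Proof.** Put $x_1=r_ar_b$, $x_2=r_br_c$, $x_3=r_cr_d$. Then $x_i^2=1$, $p=x_1x_2$, $q=x_2x_3$. Put $y=r_ar_d=x_1x_2x_3$. We have $pq=x_1x_2x_2x_3=x_1x_3$, and therefore $x_3x_1=(x_1x_3)^{-1}=q^{-1}p^{-1}$. So
$$y^2=x_1x_2x_3\,x_1x_2x_3=(x_1x_2)(x_3x_1)(x_2x_3)=p\,q^{-1}p^{-1}q\in H .$$
As $m$ is odd and $y^m=1$, we get $y=y^{m+1}=(y^2)^{(m+1)/2}\in H$, and $r_ar_b=x_1=y\,(x_2x_3)^{-1}=yq^{-1}\in H$. Finally $r_ar_c=p$ and $r_ar_d=y$ lie in $H$ as well, and every product of two of the four involutions is $(r_ar_i)^{-1}(r_ar_j)$. $\square$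

So $y$ itself is not visibly a word in $p,q$, but its square is a commutator of them, and oddness lets us take the square root. For $m=3$ the formula is $r_ar_b=(pq^{-1}p^{-1}q)^2q^{-1}$.

In geometric terms, let $Q$ be a hyperbolic quadrilateral with angles $\frac\pi2,\frac\pi2,\frac\pi2,\frac\pi3$. The even words in its four side reflections form a Fuchsian group, generated by only $2$ elements, with $K=2$ (inside and outside of the disc). In Section 7 we add a fifth mirror which cuts one of the two copies of $Q$ into four pieces: one new generator, three new components.

## 5. From a polyhedron to a tiling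

To use condition (C) we need to know that the reflection group is discrete with fundamental domain $P$. This is a case of Poincaré's polyhedron theorem; here is a complete proof.

**Lemma 2.** Under (C), $W$ is discrete, $\bigcup_{g\in W}gP=\mathbb H^3$, and $g\,\mathrm{int}P\cap\mathrm{int}P=\emptyset$ for $1\ne g\in W$. Moreover $W$ is presented by the generators $r_s$ with relations $r_s^2=1$, and $(r_sr_t)^{m_{st}}=1$ whenever $\hat F_s\cap\hat F_t\ne\emptyset$.

**Proof.** The plan is to glue abstract copies of $P$ along faces and show that the result covers $\mathbb H^3$ exactly once. For $x\in P$ and $\delta>0$ put $S_\delta(x)=\{s:d(x,F_s)<\delta\}$, with $d$ the hyperbolic distance.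

**Step 1: a uniform scale.** The purpose is to find $\varepsilon>0$ such that for all $x\in P$ the set $S_\varepsilon(x)$ is empty, a singleton, or a pair $\{s,t\}$ with $\hat F_s\cap\hat F_t\neq\emptyset$. If there is none, then for some fixed triple of indices, or some fixed pair with $\hat F_s\cap\hat F_t=\emptyset$, there are $x_k\in P$ whose distances to all the corresponding $F_s$ tend to $0$. Pass to a subsequence with $x_k\to x\in\mathbb B$. Points of $F_s$ whose hyperbolic distance to $x_k$ tends to $0$ converge to the same limit $x$: this is clear if $x\in\mathbb H^3$, and if $x\in S^2$ it holds because points at bounded hyperbolic distance from a sequence tending to $S^2$ have the same limit. So $x$ lies in all the corresponding closed sets $\hat F_s$, which contradicts (C)(iii) or the choice of the pair.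

From now on $0<\delta\le\varepsilon$. Put $E_{x,\delta}=\bigcap_{s\in S_\delta(x)}E_s$: it is $\mathbb H^3$, a half-space, or a wedge of angle $\pi/m_{st}$. The group generated by the reflections $r_s$, $s\in S_\delta(x)$, is trivial, of order $2$, or dihedral of order $2m_{st}$, and $E_{x,\delta}$ is a strict fundamental domain for it: every orbit meets $E_{x,\delta}$ in exactly one point, and the stabilizer of a point of $E_{x,\delta}$ is generated by those $r_s$, $s\in S_\delta(x)$, whose mirrors contain the point.

**Step 2: near $x$ the polyhedron is the wedge.** We claim $B(x,\delta)\cap E_{x,\delta}\subset P$. Suppose $y$ is in the left side but not in $P$. Let $z$ be the last point of the segment $[x,y]$ in $P$. Some half-space $E_t$ contains $[x,z]$ but not the points just after $z$, so $z\in M_t$, hence $z\in F_t$, and by convexity $y\notin E_t$. As $y\in E_{x,\delta}$, $t\notin S_\delta(x)$. But $d(x,F_t)\le d(x,z)\le d(x,y)<\delta$, a contradiction.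

**Step 3: the abstract space.** Let $\tilde W$ be the abstract group with generators $s\in S$ and the relations listed in the lemma. By (C)(ii), $s\mapsto r_s$ defines a homomorphism onto $W$, and we let $\tilde W$ act on $\mathbb H^3$ through it. Let $D_{x,\delta}\subset\tilde W$ be the subgroup generated by $S_\delta(x)$. It maps isomorphically onto the finite reflection group of Step 1, because it is a quotient of the abstract group of that type (trivial, order $2$, dihedral of order $2m_{st}$) and surjects onto a group of the same finite order. For $y\in P$ let $\tilde W_y=\langle s:y\in F_s\rangle$; it fixes $y$. Let $\mathcal U=\tilde W\times P/\!\sim$, with $\tilde W$ discrete, where $(g,y)\sim(g',y')$ iff $y=y'$ and $g^{-1}g'\in\tilde W_y$. The map $\mathrm{dev}[g,y]=gy$ from $\mathcal U$ to $\mathbb H^3$ is well defined and continuous. The space $\mathcal U$ is connected: $P$ is convex, and the copies of $P$ indexed by $g$ and $gs$ share the points $[g,y]=[gs,y]$, $y\in F_s\neq\emptyset$.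

**Step 4: local homeomorphisms of uniform size.** For $x\in P$ put
$$N_x^\delta=\{[g,y]: g\in D_{x,\delta},\ y\in P,\ gy\in B(x,\delta)\}.$$
We show that $N_x^\delta$ is open and that $\mathrm{dev}$ maps it homeomorphically onto $B(x,\delta)$.

First, let $y\in E_{x,\delta}$ and $g\in D_{x,\delta}$. Folding $\mathbb H^3$ onto $E_{x,\delta}$, that is, sending each point to the point of its $D_{x,\delta}$-orbit in $E_{x,\delta}$, turns the segment from $x$ to $gy$ into a path of the same length from $x$ to $y$. So $d(x,y)\le d(x,gy)$.

Surjective: if $z\in B(x,\delta)$, write $z=gy$ with $g\in D_{x,\delta}$, $y\in E_{x,\delta}$. Then $d(x,y)<\delta$, so $y\in P$ by Step 2, and $z=\mathrm{dev}[g,y]$. Injective: if $gy=g'y'$ with $g,g'\in D_{x,\delta}$ and $y,y'\in P\subset E_{x,\delta}$, then $y=y'$ and $g^{-1}g'$ is in the stabilizer of $y$ in $D_{x,\delta}$. This stabilizer is generated by those $s\in S_\delta(x)$ with $y\in M_s$, i.e. $y\in F_s$; so $g^{-1}g'\in\tilde W_y$.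

Open: let $[g,y]\in N^\delta_x$ with $g\in D_{x,\delta}$. Then $d(x,y)<\delta$, so every $s$ with $y\in F_s$ is in $S_\delta(x)$, and $\tilde W_y\subset D_{x,\delta}$. Hence the preimage of $N^\delta_x$ in $\tilde W\times P$ is exactly
$$\{(g,y):g\in D_{x,\delta},\ y\in P,\ gy\in B(x,\delta)\},\tag{4}$$
which is open. The inverse of $\mathrm{dev}|_{N_x^\delta}$ is continuous, since $B(x,\delta)$ is the union of the finitely many relatively closed sets $B(x,\delta)\cap gP$, $g\in D_{x,\delta}$, and on each of them the inverse is $z\mapsto[g,g^{-1}z]$.

**Step 5: $\mathcal U$ is Hausdorff.** Points with different images under $\mathrm{dev}$ are separated by preimages of disjoint balls. Let $[h,x]\neq[h',x']$ have the same image $z=hx=h'x'$. Take $\delta$ so small that $S_\delta(x)$ and $S_\delta(x')$ consist only of the faces containing $x$, respectively $x'$; then $D_{x,\delta}=\tilde W_x$ and $D_{x',\delta}=\tilde W_{x'}$. Suppose $[k,y]\in hN_x^\delta\cap h'N_{x'}^\delta$. By (4), $k\in h\tilde W_x\cap h'\tilde W_{x'}$. Hence $kx=hx=z$ and $kx'=h'x'=z$, so $x=x'$; and then $h^{-1}h'\in\tilde W_x$, so $[h,x]=[h',x']$, a contradiction.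

**Step 6: $\mathrm{dev}$ is a homeomorphism.** Every point $[h,x]$ has the neighbourhood $hN_x^\varepsilon$, mapped homeomorphically onto $B(hx,\varepsilon)$. Let $z\in\mathbb H^3$. Every point over $B(z,\varepsilon/2)$ has its image within $\varepsilon/2$ of $z$, so its neighbourhood above contains a sheet, through that point, mapped homeomorphically onto $B(z,\varepsilon/2)$. Two sheets that meet coincide: the set where the two inverse maps agree is open because $\mathrm{dev}$ is a local homeomorphism, closed because $\mathcal U$ is Hausdorff, and $B(z,\varepsilon/2)$ is connected. So balls of radius $\varepsilon/2$ are evenly covered, the set of points with nonempty fibre is open and closed, and $\mathrm{dev}$ is a covering of the simply connected $\mathbb H^3$ by a connected space. Hence it is a homeomorphism.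

**Step 7: conclusions.** Surjectivity says $\bigcup gP=\mathbb H^3$. If $gy=y'$ with $g\in\tilde W$ and $y,y'\in\mathrm{int}P$, then $[g,y]=[1,y']$, so $y=y'$ and $g\in\tilde W_y=\{1\}$, since interior points lie on no $M_s$. This shows both $\tilde W\cong W$ and the disjointness of interiors. If $g_k\to1$ in $W$ and $y\in\mathrm{int}P$, then $g_ky\in\mathrm{int}P$ for large $k$, so $g_k=1$: $W$ is discrete. $\square$

## 6. Reading the components off the sphere at infinity

Since $\Gamma$ has index $2$ in $W$, both have the same region of discontinuity $\Omega$. We use the standard fact that a discrete group $W$ acts properly discontinuously on $\mathbb H^3\cup\Omega$: a compact subset meets only finitely many of its translates, and $\Omega/W$ is Hausdorff.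

For $\eta\in R$ let $S_\eta=\{s:\eta\in\hat M_s\}=\{s:\eta\in\hat F_s\}$ and $D_\eta=\langle r_s:s\in S_\eta\rangle$. By (C), $|S_\eta|\le2$, and $D_\eta$ is finite: trivial, of order $2$, or dihedral of order $2m_{st}$. It fixes $\eta$.

**Lemma 3.** Assume (C), and suppose that $R$ has finitely many components $R_1,\dots,R_n$, each meeting some $\hat M_s$. Then $\Omega=W\cdot R$, and $\Omega/\Gamma$ has exactly $n$ components. Moreover, if $g\in W$ and $x,gx\in R$, then $gx=x$ and $g\in D_x$.

**Proof.** **Step 1: a good neighbourhood.** Near $\eta\in R$ the set $\hat P$ coincides with $\bigcap_{s\in S_\eta}\hat E_s$, because $\eta$ lies off $\hat M_s$, inside $\hat E_s$, for all other $s$. The $D_\eta$-translates of $\bigcap_{s\in S_\eta}\hat E_s$ cover $\mathbb B$. So a small $D_\eta$-invariant open neighbourhood $B_\eta$ of $\eta$ in $\mathbb B$ satisfies $B_\eta\subset\bigcup_{d\in D_\eta}d\hat P$.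

**Step 2: $R\subset\Omega$.** Suppose $gB_\eta\cap B_\eta\ne\emptyset$ for some $g\in W$. This set is open in $\mathbb B$, so it contains a nonempty open subset of $\mathbb H^3$. That subset is covered by the finitely many $gdP$ and also by the finitely many $d'P$ ($d,d'\in D_\eta$). The boundaries of these finitely many polyhedra have no interior points in their union, so the interiors of some $gdP$ and some $d'P$ meet. By Lemma 2, $gd=d'$, so $g\in D_\eta$. Thus only finitely many $g$ occur, and $\eta\in\Omega$.

**Step 3: $\Omega=WR$.** By Step 2, $WR\subset\Omega$. Let $\xi\in\Omega$, and choose $x_k\in\mathbb H^3$ with $x_k\to\xi$ and $g_k\in W$ with $x_k\in g_kP$. As $\hat P$ is compact, pass to a subsequence with $g_k^{-1}x_k\to y\in\hat P\subset\mathbb H^3\cup\Omega$. The points $x_k,\xi,g_k^{-1}x_k,y$ form a compact subset of $\mathbb H^3\cup\Omega$ (omit finitely many $k$ if necessary). By proper discontinuity the $g_k$ take finitely many values; pass to a subsequence with $g_k=g$. Then $\xi=gy\in g\hat P\cap S^2=gR$.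

**Step 4: points of $R$ are inequivalent.** Let $x\in R$ and $y=gx\in R$. By Step 1 a neighbourhood of $y$ in $\mathbb B$ is covered by the $d\hat P$, $d\in D_y$. On the other hand $x$ is a limit of points of $\mathrm{int}P$: the segment from an interior point of the convex set $\hat P$ to $x$ is interior except for $x$. So $g\,\mathrm{int}P$ contains points arbitrarily close to $y$, and as in Step 2 the interiors of $gP$ and some $dP$ meet. Hence $g=d\in D_y$, and $x=d^{-1}y=y$.

**Step 5: counting.** By Steps 2–4, $R\to\Omega/W$ is a continuous bijection from a compact space to a Hausdorff space, hence a homeomorphism. The map $\Omega/\Gamma\to\Omega/W\cong R$ is continuous and onto, so $\Omega/\Gamma$ is the disjoint union of the $n$ nonempty open and closed preimages of the $R_j$. Each preimage is connected: choose $s$ such that $R_j$ meets $\hat M_s$. As $W=\Gamma\cup\Gamma r_s$, the preimage of $R_j$ is the image of $R_j\cup r_sR_j$ in $\Omega/\Gamma$, and this set is connected because $R_j\cap r_sR_j\supset R_j\cap\hat M_s\neq\emptyset$. $\square$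

**Addendum to Lemma 3.** The component over $R_j$ is the double of $R_j$ along the set $\partial'R_j=R_j\cap\bigcup_t\hat M_t$, and the stabilizer in $\Gamma$ of a point of $R_j$ is cyclic of order $m_{st}$ at a point of $\hat M_s\cap\hat M_t$, $s\ne t$, and trivial at all other points.

**Proof.** Take two copies of $R_j$, and map $x$ in the first copy to $\Gamma x$ and $x$ in the second copy to $\Gamma r_sx$. This is onto the component, by Step 5. Points with different $x$ have different images by Step 4. If $x\in\hat M_t$, then $\Gamma r_sx=\Gamma r_sr_tx=\Gamma x$. If $x$ lies on no mirror, then its $W$-stabilizer $D_x$ is trivial, so $\Gamma x\ne\Gamma r_sx$. So exactly the points of $\partial'R_j$ in the two copies are identified; compactness does the rest. The stabilizer in $\Gamma$ is $D_x\cap\Gamma$, the rotation subgroup of $D_x$. $\square$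

## 7. Five mirrors: proof of Theorem 1

We shall use two formulas for a right-angled hyperbolic triangle with hypotenuse $h$ and legs $a,b$: $\sinh a=\sinh h\,\sin A$, with $A$ the angle opposite $a$, and $\cosh h=\cosh a\cosh b$.

**Step 1: the quadrilateral.** The purpose is a quadrilateral that fits Lemma 1 and has an inscribed circle. Let $D\subset\hat{\mathbb C}$ be the open unit disc with its hyperbolic metric, $C=\partial D$, and $J$ the inversion in $C$. Since $\frac\pi4+\frac\pi2+\frac\pi6<\pi$, there is a hyperbolic triangle $v_2v_1v_4$ with angles $\frac\pi4$ at $v_2$, $\frac\pi2$ at $v_1$, $\frac\pi6$ at $v_4$. Reflect it in $v_2v_4$, and let $v_3$ be the image of $v_1$. We get a convex quadrilateral $Q=v_1v_2v_3v_4$ with angles $\frac\pi2,\frac\pi2,\frac\pi2,\frac\pi3$ at $v_1,v_2,v_3,v_4$. Let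
$$\ell_1=v_4v_1,\quad\ell_2=v_1v_2,\quad\ell_3=v_2v_3,\quad\ell_4=v_3v_4$$
be the side lines. The bisector of $Q$ at $v_1$ meets $v_2v_4$ in an interior point $O$. The diagonal $v_2v_4$ bisects the angles at $v_2$ and $v_4$, and by the symmetry $O$ also lies on the bisector at $v_3$. So $O$ has the same distance $\rho>0$ to all four $\ell_i$. The foot $f_i$ of the perpendicular from $O$ to $\ell_i$ is interior to the side, because in the triangle formed by $O$ and the side both angles at the side are half-angles of $Q$, hence acute.

**Step 2: the circle.** We want a circle around $O$ that crosses every side at angle $\frac\pi5$ and leaves all vertices outside. Let $c$ be the hyperbolic circle with centre $O$ and radius $R_0$, where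
$$\sinh R_0=\frac{\sinh\rho}{\cos\frac\pi5},\tag{5}$$
and let $B$ be the closed disc it bounds. So $R_0>\rho$. For a vertex $v$ with angle $\alpha$, $\sinh d(O,v)=\sinh\rho/\sin\frac\alpha2$. Since $\sin\frac\alpha2\le\frac1{\sqrt2}<\cos\frac\pi5$, we get $d(O,v)>R_0$. For $X\in\ell_i$ we have $\cosh d(O,X)=\cosh\rho\,\cosh d(f_i,X)$. So $c$ meets $\ell_i$ in exactly two points, symmetric about $f_i$; as the end points of the side have distance $>R_0$ from $O$, both points are in the open side.

Use polar coordinates at $O$, and let $b(\varphi)$ be the distance from $O$ to $\partial Q$ in direction $\varphi$. Along each side $b$ increases as one moves away from the foot; it is $<R_0$ at the feet and $>R_0$ at the vertices. So the directions with $b\ge R_0$ form four disjoint closed intervals, one around each vertex, and $Q\setminus\mathrm{int}B=\{R_0\le r\le b(\varphi)\}$ is a disjoint union of four closed discs $T_1,\dots,T_4$, where $T_i$ contains $v_i$ and is bounded by two side segments and an arc of $c$.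

Angles: let $X\in c\cap\ell_i$. In the right triangle $Of_iX$, formula (5) gives $\sin\angle OXf_i=\sinh\rho/\sinh R_0=\cos\frac\pi5=\sin\frac{3\pi}{10}$, so $\angle OXf_i=\frac{3\pi}{10}$. Hence the outward radial direction at $X$ makes the (vertical) angle $\frac{3\pi}{10}$ with the side direction pointing away from $f_i$. The outward radial direction points out of $Q$; turning from it towards the side direction and on into $Q$, we reach the side direction after $\frac{3\pi}{10}$ and the tangent of $c$ after $\frac\pi2$. The region $T$ at $X$ lies between these two, so its angle there is $\frac\pi2-\frac{3\pi}{10}=\frac\pi5$.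

**Step 3: the half-spaces and $R$.** For $i\le4$ let $M_i$ be the plane bounded by the circle orthogonal to $C$ that contains $\ell_i$, and $\hat E_i$ the side containing $Q$. Let $M_5$ be the plane bounded by $c$, and $\hat E_5$ the side whose trace on $S^2$ is $S^2\setminus\mathrm{int}B$. For $i\le 4$ the disc $\hat E_i\cap S^2$ is $J$-invariant: $J$ preserves its boundary circle and fixes the points of $C$, which occur on both sides. So the common intersection of these four discs is $Q$ inside $D$ and $J(Q)$ outside. It contains no point of $C$: if $\xi\in C$ were in all four, the ray from $O$ to $\xi$ would lie in all four half-planes, hence in the compact set $Q$, which is impossible. As $B\subset D$,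
$$R=T_1\sqcup T_2\sqcup T_3\sqcup T_4\sqcup J(Q),$$
a disjoint union of five compact connected sets, and each contains a point $v_i$ or $J(v_i)$ on some circle $\partial M_s$.

**Step 4: condition (C).** An interior point of $R$ is off all $\hat M_s$, so nearby points of $\mathbb H^3$ lie in the interior of $P$.

The lines $\ell_1,\ell_3$ have the common perpendicular $\ell_2$ (right angles at $v_1,v_2$), and $\ell_2,\ell_4$ have the common perpendicular $\ell_3$ (right angles at $v_2,v_3$). So their circles, which are $J$-invariant, do not meet, and $\hat M_1\cap\hat M_3=\hat M_2\cap\hat M_4=\emptyset$. The planes $M_i,M_{i+1}$ (indices mod $4$) cross along the geodesic from $v$ to $J(v)$, $v=\ell_i\cap\ell_{i+1}$, and the wedge angles are those of $Q$: $\frac\pi2$ for $(1,2),(2,3),(3,4)$ and $\frac\pi3$ for $(4,1)$. The planes $M_5,M_i$ cross, and the angle of $E_5\cap E_i$ is the angle $\frac\pi5$ of Step 2. This is (ii).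

For (iii), a triple containing two opposite indices from $\{1,2,3,4\}$ has empty intersection. Any other triple is $(i,i+1,5)$. Here $\hat M_i\cap\hat M_{i+1}$ is the closed geodesic from $v$ to $J(v)$. Both end points are outside $B$, so by convexity the geodesic lies in the open half-space over $S^2\setminus B$ and misses $\hat M_5$.

Faces are nonempty: the geodesic from $v$ to $J(v)$ has both end points in $R\subset\hat P$, so by convexity it lies in $P$, and hence in $F_i\cap F_{i+1}$. The geodesic $M_5\cap M_i$ has its two end points $c\cap\ell_i$ in $R$, so it lies in $F_5$.

**Step 5: the components.** By Lemma 2, $W=\langle r_1,\dots,r_5\rangle$ is discrete, and by Lemma 3, $\Gamma=W^+$ satisfies $K=5$ and $\Omega\supset R\neq\emptyset$. By (1), $\Gamma$ is non-elementary. Each of the five pieces is a closed disc whose points on mirrors are its boundary points, so by the Addendum each component of $\Omega/\Gamma$ is a disc doubled along its boundary, a sphere, with a cone point of order $m$ for each corner of angle $\frac\pi m$. The corners of $T_1,T_2,T_3$ have angles $\frac\pi2,\frac\pi5,\frac\pi5$, those of $T_4$ have $\frac\pi3,\frac\pi5,\frac\pi5$, and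 those of $J(Q)$ have $\frac\pi2,\frac\pi2,\frac\pi2,\frac\pi3$. This gives the list in the theorem. By (2) the areas are $2\pi(1-\frac12-\frac25)=\frac\pi5$ three times, $2\pi(1-\frac13-\frac25)=\frac{8\pi}{15}$, and $2\pi(2-\frac32-\frac13)=\frac\pi3$, with sum $\frac{9+8+5}{15}\pi=\frac{22}{15}\pi\le8\pi=4\pi(3-1)$, consistent with Bers' area theorem.

**Step 6: three generators.** Let $H=\langle r_1r_3,\ r_2r_4,\ r_1r_5\rangle$. Lemma 1 with $(a,b,c,d)=(1,2,3,4)$ and $m=3$ gives $r_1r_2\in H$. Hence $r_1r_3$, $r_1r_4=(r_1r_2)(r_2r_4)$ and $r_1r_5$ lie in $H$, and so do all $r_ir_j=(r_1r_i)^{-1}(r_1r_j)$. Thus $H=\Gamma$, and $N=3$, $K=5>4$. $\square$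

## 8. A chain of quadrilaterals

For larger $N$ we want many copies of the pattern $2,2,2,\text{odd}$ in one polyhedron. We describe the polyhedron by the dual graph $G^*$: its vertices are the faces (mirrors), its edges are the edges of the polyhedron (joining the two adjacent mirrors), its faces are the vertices of the polyhedron, hence the future components. The polyhedron of Theorem 1 is a pyramid in this sense: $G^*$ is the $4$-cycle of mirrors $1,2,3,4$ with the mirror $5$ joined to all of them, so it has $4$ triangular faces and one quadrilateral face, $5$ in total.

**The graph.** Let $b\ge1$. Take vertices $z_0,\dots,z_b$ and $s_i,t_i$ $(1\le i\le b)$, forming $4$-cycles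
$$C_i=z_{i-1}\,t_i\,s_i\,z_i .$$
Draw them nested in the plane, all in counterclockwise order: $C_{i+1}$ surrounds $C_i$ and touches it exactly at $z_i$. The region between $C_i$ and $C_{i+1}$ is an open disc with the octagonal boundary walk
$$z_i,\ s_i,\ t_i,\ z_{i-1},\ z_i,\ t_{i+1},\ s_{i+1},\ z_{i+1},$$
which visits $z_i$ twice. Triangulate it by the six triangles
$$z_is_iz_{i+1},\quad s_iz_{i+1}s_{i+1},\quad s_it_is_{i+1},\quad t_is_{i+1}t_{i+1},\quad t_iz_{i-1}t_{i+1},\quad z_iz_{i-1}t_{i+1}.$$
The new edges are the five diagonals
$$s_iz_{i+1},\quad s_is_{i+1},\quad t_is_{i+1},\quad t_it_{i+1},\quad z_{i-1}t_{i+1}.\tag{6}$$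
Inside $C_1$ put a vertex $u$ joined to all of $C_1$. In the even case put outside $C_b$ a vertex $w$ joined to all of $C_b$. In the odd case leave the outside of $C_b$ as a quadrilateral face. For $b=1$ the even case is the octahedron graph and the odd case is the pyramid.

**Labels.** Label $z_{i-1}t_i$, $t_is_i$, $s_iz_i$ by $2$ and all other edges, including $z_{i-1}z_i$, by $5$. For an edge with label $m_e$ put $\theta_e=\pi-\pi/m_e$; so $\theta_e$ is $\frac\pi2$ or $\frac{4\pi}5$. Edges with label $2$ will be called $2$-edges.

**Step 1: $G^*$ is simple, and $C_i$ has no diagonals.** Note that $C_i\cap C_{i+1}=\{z_i\}$ and $C_i\cap C_j=\emptyset$ for $|i-j|\ge2$. By (6), a new edge in the region between $C_i$ and $C_{i+1}$ joins some $x\in C_i\setminus\{z_i\}$ to some $y\in C_{i+1}\setminus\{z_i\}$. The vertex $x$ lies in no $C_k$ with $k>i$, and $y$ lies in no $C_k$ with $k\le i$. So $x,y$ do not lie in a common $C_k$, and no pair is joined in two different regions, since all end points in a later region lie in cycles $C_k$ with $k>i$. Hence $G^*$ is simple, and the only edges joining two vertices of $C_i$ are the four edges of $C_i$.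

**Step 2: $3$-connectedness.** The cited theorem will need that removing at most two vertices never disconnects the graph. In the even case $G^*$ is a simple triangulation $T$ of $S^2$. Let $X$ be an inclusion-minimal set of vertices with $T-X$ disconnected. Let $x\in X$. By minimality $(T-X)\cup\{x\}$ is connected, so $x$ has neighbours in all components of $T-X$; let $a,a'$ be neighbours in different ones. Neighbours that follow each other in the cyclic order around $x$ are adjacent, as they span a triangular face with $x$. So going around $x$ from $a$ to $a'$ in either direction, we pass a neighbour in $X$. Thus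
$$x\text{ has two neighbours in }X\text{ that are separated by }a,a'\text{ in the cyclic order around }x.\tag{7}$$
So every vertex of $X$ has at least two neighbours in $X$, whence $|X|\ge3$, and $T$ is $3$-connected. If $|X|=3$, the three vertices are pairwise adjacent, and by (7) they do not span a face, since two vertices that span a face with $x$ follow each other around $x$.

In the odd case $G^*=T-w$ with $T$ the even triangulation for the same $b$. Suppose $Y$ with $|Y|\le2$ disconnects $T-w$. Then $Y\cup\{w\}$ disconnects $T$ and contains a minimal cut, which has at least three elements; so $Y=\{x,y\}$ and $\{w,x,y\}$ is a minimal cut. Hence $x,y$ are adjacent to each other and to $w$. So $x,y\in C_b$, and by Step 1 they are consecutive on $C_b$; but then $wxy$ spans a face, a contradiction. So $G^*$ is $3$-connected in both cases, and so is its dual $G$ (the dual of a $3$-connected planar graph is $3$-connected).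

**Step 3: the $2$-edges.** They form one simple path
$$z_0\,t_1\,s_1\,z_1\,t_2\,s_2\,z_2\cdots z_b .$$
The pairs at distance $2$ along it are $\{z_{i-1},s_i\}$ and $\{t_i,z_i\}$, which are opposite in $C_i$ and so not adjacent, and $\{s_i,t_{i+1}\}$, which could only be joined in the region between $C_i$ and $C_{i+1}$ and is not in the list (6). So: no cycle consists of $2$-edges; the end points of two consecutive $2$-edges are never adjacent; and no $3$-cycle contains two $2$-edges.

**Step 4: the number of faces.** The even graph has $3b+3$ vertices and is a triangulation, so it has $2(3b+3)-4=6b+2$ faces; directly, $6(b-1)+4+4$. The odd graph has $(6b+2)-4+1=6b-1$ faces.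

## 9. From the graph to the group: proof of Theorem 2

A hyperideal polyhedron is a projective polytope in $\mathbb{RP}^3\supset\mathbb R^3\supset\mathbb B$ with all vertices outside the open ball $\mathbb H^3$ and all edges meeting $\mathbb H^3$. The tetrahedron of Section 3 with $1<\rho<\sqrt3$ is an example. Here is the existence theorem (X. Bao, F. Bonahon, *Hyperideal polyhedra in hyperbolic 3-space*, Bull. Soc. Math. France 130 (2002), Theorem 1).

**Theorem (Bao–Bonahon).** Let $G$ be a $3$-connected graph in $S^2$ with dual $G^*$ and weights $\theta_e\in(0,\pi)$. There is a hyperideal polyhedron with $1$-skeleton $G$ and external dihedral angles $\theta_e$ if and only if the following two conditions hold.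

1. For each simple closed curve in $G^*$ with edges $e_1^*,\dots,e_n^*$, $\sum\theta_{e_i}\ge2\pi$, with equality only possible if the curve bounds a face of $G^*$.
2. For each embedded arc in $G^*$ with edges $e_1^*,\dots,e_n^*$ joining two distinct vertices in the closure of one component $A$ of $S^2\setminus G^*$ and not contained in $\partial A$, $\sum\theta_{e_i}>\pi$.

**Step 1: the two conditions hold.** For (1): a $3$-cycle has at most one $2$-edge, so $\sum\frac1{m_e}\le\frac12+\frac25<1$ and $\sum\theta_e=3\pi-\pi\sum\frac1{m_e}>2\pi$. A $4$-cycle does not have all labels $2$, so $\sum\frac1{m_e}\le\frac32+\frac15<2$ and $\sum\theta_e>2\pi$. For length $n\ge5$, $\sum\theta_e\ge\frac{5\pi}2>2\pi$. All inequalities are strict.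

For (2): an arc of length at least $3$ has $\sum\theta_e\ge\frac{3\pi}2>\pi$. For length $2$ the sum is $>\pi$ unless both labels are $2$. In that case the end points are not adjacent, by Step 3 of Section 8. Since they lie in the closure of one face $A$, this $A$ is not a triangle; so it is the quadrilateral of the odd case, and both end points lie in $C_b$. So the arc is $z_{b-1}t_bs_b$ or $t_bs_bz_b$, and both are contained in $\partial A$: such an arc is not tested. For length $1$: two adjacent vertices of a face are joined by an edge of its boundary, since $G^*$ is simple and $C_b$ has no diagonals; so no such arc is tested.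

Hence a hyperideal polyhedron $\Pi$ exists, with internal dihedral angles $\pi/m_e$. Its faces correspond to the vertices of $G^*$, and its vertices to the faces of $G^*$.

**Step 2: no vertex lies on $S^2$.** We need vertices outside the closed ball. Let $\langle x,y\rangle=x_1y_1+x_2y_2+x_3y_3-x_4y_4$ on $\mathbb R^4$ and $q(x)=\langle x,x\rangle$. A point $x\in\mathbb R^3$ is the line through $(x,1)$; the open ball, the sphere, and the outside are given by $q<0$, $q=0$, $q>0$. A projective polytope $\Pi$ is the image of a closed polyhedral cone $\mathcal K\subset\mathbb R^4$ with interior points and containing no line; vertices, edges and faces of $\Pi$ are the images of the faces of $\mathcal K$ of dimension $1,2,3$.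

Suppose a vertex lies on $S^2$, and let $v$ generate its ray, $q(v)=0$. Let $w$ generate the ray of a neighbouring vertex, so $q(w)\ge0$. As the edge meets $\mathbb H^3$, $q(v+\tau w)=2\tau\langle v,w\rangle+\tau^2q(w)$ is negative for some $\tau>0$. So $\langle v,w\rangle<0$, and $q(v+\tau w)<0$ for all small $\tau>0$: every edge at the vertex enters $\mathbb H^3$ immediately. Put the vertex at $\infty$ in the upper half-space model. The faces at it lie in vertical planes, the edges at it are vertical lines, and high horizontal sections of $\Pi$ are compact Euclidean polygons whose exterior angles are the external dihedral angles $\theta_e$ at the vertex. These add up to exactly $2\pi$. But they are the weights on the boundary cycle of a face of $G^*$, whose sum is $>2\pi$ by Step 1. So all vertices are outside $\mathbb B$.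

**Step 3: $\Pi$ can be taken to be an ordinary polytope.** A projective polytope might pass through infinity in $\mathbb R^3$. The next lemma removes this worry.

**Lemma 4.** Let $\Pi$ be a projective polytope with all vertices outside $\mathbb B$ and all edges meeting $\mathbb H^3$. Then some isometry of $\mathbb H^3$, extended to $\mathbb{RP}^3$, carries $\Pi$ to a compact convex polytope in $\mathbb R^3$.

**Proof.** Let $v_1,\dots,v_k$ generate the extreme rays of $\mathcal K$, scaled so that $q(v_i)=1$.

If $v_i,v_j$ span an edge, then $\langle v_i,v_j\rangle<-1$. Indeed some $\alpha v_i+\beta v_j$ with $\alpha,\beta>0$ has $q<0$, so $2\alpha\beta\langle v_i,v_j\rangle<-(\alpha^2+\beta^2)\le-2\alpha\beta$.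

Next, $\langle v_i,v_j\rangle<0$ for all $i\neq j$. Fix $i$, let $\mu$ be a linear form positive on $\mathcal K\setminus0$, and consider the linear function $h=\langle\,\cdot\,,v_i\rangle$ on the compact convex polytope $\{x\in\mathcal K:\mu(x)=1\}$, whose vertices are the $v_j/\mu(v_j)$. At the vertex belonging to $v_i$ it is positive, and at all neighbours of this vertex it is negative. Recall that a vertex at which a linear function is not maximal has a neighbour with a strictly larger value. So $h$ is maximal at the vertex of $v_i$, and only there: otherwise the face where $h$ is maximal would contain an edge at this vertex, along which $h$ is constant. Suppose $h\ge0$ at some other vertex. From it, go repeatedly to a neighbour with a larger value; this ends at the vertex of $v_i$, and the vertex just before it is a neighbour of it with $h\ge0$, a contradiction.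

Let $v_1,v_2$, say, span an edge, and put $e=v_1+v_2$. Then $q(e)=2+2\langle v_1,v_2\rangle<0$. Replacing $\mathcal K$ by $-\mathcal K$ if necessary, we may assume $e_4>0$. Let $\lambda(x)=-\langle x,e\rangle$. We have $\lambda(v_i)=-\langle v_i,v_1\rangle-\langle v_i,v_2\rangle>0$ for $i\ge3$, and $\lambda(v_1)=\lambda(v_2)=-1-\langle v_1,v_2\rangle>0$. So $\lambda>0$ on $\mathcal K\setminus0$. Some linear isometry of $\langle\cdot,\cdot\rangle$ that preserves $\{q<0,\ x_4>0\}$, i.e. an isometry of $\mathbb H^3$, carries $e$ to a positive multiple of $(0,0,0,1)$, and then $\lambda$ becomes a positive multiple of $x_4$. So $\mathcal K\setminus0\subset\{x_4>0\}$ after this isometry, and $\Pi=\mathcal K\cap\{x_4=1\}$ is a compact convex polytope in $\mathbb R^3$. $\square$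

From now on $\Pi\subset\mathbb R^3$ is such a compact convex polytope.

**Step 4: condition (C).** Let $S$ be the set of faces of $\Pi$. The plane of each face $s$ meets $\mathbb H^3$, since the edges of $s$ do; let $\hat E_s$ be the part of $\mathbb B$ on the side of $\Pi$. Then $\hat P=\Pi\cap\mathbb B$ and $\hat F_s=s\cap\mathbb B$. Points of edges in $\mathbb H^3$ are limits of interior points of $\Pi$, so $P$ has interior points; and $F_s\ne\emptyset$ because the edges of $s$ meet $\mathbb H^3$. Two faces of $\Pi$ meet in an edge, in a vertex, or not at all, and vertices are outside $\mathbb B$. So if $\hat F_s\cap\hat F_t\neq\emptyset$, then $s,t$ share an edge; it meets $\mathbb H^3$, so $M_s,M_t$ cross there, and the wedge angle is $\pi/m_{st}$ with $m_{st}$ the label. Three faces meet at most in a vertex, which gives (iii).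

**Step 5: one component of $R$ for each vertex.** Choose a point $o$ of $\mathbb H^3$ in the interior of $\Pi$. Radial projection from $o$ identifies $R=\Pi\cap S^2$ with $X=\partial\Pi\setminus\mathbb H^3$: in a given direction, the point of $S^2$ belongs to $\Pi$ exactly when the point of $\partial\Pi$ in that direction is not in the open ball. So we count the components of $X$.

Let $f$ be a face with $k$ vertices, and $\delta$ the open disc that $\mathbb H^3$ cuts out of its plane. Each edge of $f$ meets $\delta$ in an open segment whose closure does not contain the end points of the edge, as these lie outside $\mathbb B$. So $\partial f\setminus\delta$ is obtained from the closed curve $\partial f$ by removing one open segment inside each of its $k$ edges: it consists of $k$ disjoint closed arcs, each containing exactly one vertex of $f$. Now choose a point $o_f\in\delta$ in the relative interior of $f$, which exists since points of edges in $\delta$ are limits of interior points of $f$. In polar coordinates at $o_f$, let $a(\varphi)$ and $b(\varphi)$ be the distances to $\partial\delta$ and to $\partial f$. Then $f\setminus\delta=\{a(\varphi)\le r\le b(\varphi)\}$,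 and the directions with $a\le b$ are those of the $k$ arcs. So $f\setminus\delta$ is a disjoint union of $k$ compact connected sets, each consisting of one of the arcs with radial segments attached, and each containing exactly one vertex of $f$. Call the one containing $v$ the piece of $f$ at $v$.

For a vertex $v$ of $\Pi$ let $X_v$ be the union of the pieces at $v$ of all faces containing $v$. It is compact, and connected because all the pieces contain $v$. Clearly $X=\bigcup_vX_v$. If a point of $X$ lies in two faces, then it is a vertex of $\Pi$ or lies on one common edge $[v,v']$ outside $\mathbb H^3$; the edge minus its open segment in $\mathbb H^3$ consists of two segments, one containing $v$ and one containing $v'$, and in both faces the first belongs to the piece at $v$ and the second to the piece at $v'$. So the $X_v$ are pairwise disjoint. Thus $X$, and hence $R$, has exactly one component for each vertex of $\Pi$, that is, for each face of $G^*$. Each component of $R$ meets some $\hat M_s$: the point where an edge at $v$ enters $\mathbb B$ lies in $X_v$ and on $S^2$, so it is fixed by the radial projection.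

**Step 6: $K$.** By Lemma 2, $\Gamma=W^+$ is discrete, and by Lemma 3 and Step 4 of Section 8,
$$K=\begin{cases}6b+2&\text{in the even case},\\ 6b-1&\text{in the odd case}.\end{cases}$$
In particular $\Omega\neq\emptyset$, $K\ge5$, and $\Gamma$ is non-elementary by (1).

**Step 7: the generators.** Let $H$ be generated by $r_{z_{i-1}}r_{s_i}$ and $r_{t_i}r_{z_i}$ for $1\le i\le b$, by $r_{z_0}r_u$, and in the even case also by $r_{z_0}r_w$. Apply Lemma 1 with $(a,b,c,d)=(z_{i-1},t_i,s_i,z_i)$ and $m=5$: the labels of $z_{i-1}t_i$, $t_is_i$, $s_iz_i$ are $2$, that of $z_{i-1}z_i$ is $5$, and $H$ contains $r_ar_c$ and $r_br_d$. So $H$ contains all products of two reflections from $C_i$. Consecutive cycles share $z_i$, so by induction $r_{z_0}r_x\in H$ for all $x$ in all $C_i$; and also for $x=u$ and, in the even case, $x=w$. Hence $H$ contains all products $r_xr_y$, and $H=\Gamma$.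

In the even case $N=2b+2$ and $K=6b+2=3N-4$; in the odd case $N=2b+1$ and $K=6b-1=3N-4$. With $b\ge1$ this covers all $N\ge3$. Finally $3N-4>2(N-1)$ for $N\ge3$. And $3N-4=3(N-1)-1$ exceeds $\alpha(N-1)+\beta$ for large $N$ if $\alpha<3$. $\square$

The count explains the slope $3$. In the triangulated case with $n=3b+3$ faces, (3) is an equality, $K=2n-4$, but each of the $b$ quadrilaterals saves one generator: $N=n-1-b$.

## 10. Upper bounds from cusp forms: proof of Theorem 3

Part (c) was proved in Section 2. With torsion, areas can be small, so instead of areas we count dimensions, which are integers. For an integer $q\ge2$ let $A_q(\Delta_j,\Gamma_j)$ be the space of cusp forms of weight $(-2q)$ for $\Gamma_j$ on $\Delta_j$. The cited input is the following (L. Bers, *Inequalities for finitely generated Kleinian groups*, J. Analyse Math. 18 (1967)).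

**Theorem (Bers).** For integers $q\ge2$, $\displaystyle\sum_j\dim A_q(\Delta_j,\Gamma_j)\le(2q-1)(N-1)$.

For a component of signature $(g;\nu_1,\dots,\nu_n)$, Riemann–Roch gives
$$\dim A_q=(2q-1)(g-1)+\sum_i\Big\lfloor q-\frac q{\nu_i}\Big\rfloor,\tag{8}$$
where a cusp ($\nu_i=\infty$) contributes $q-1$; for $g=0$ the right side is replaced by $0$ if it is negative. For example, a sphere $(2,3,7)$ has $\dim A_6=-11+3+4+5=1$. If for every signature some combination of these dimensions is at least $1$, then summing over the components bounds $K$.

**Part (a).** We claim $\dim A_4+\dim A_6\ge1$ for every hyperbolic signature, i.e. every signature for which (2) is positive. The contributions $\lfloor q-q/\nu\rfloor$ (with the convention for cusps) are: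

- for $q=4$: $\nu=2,3$ give $2$; $\nu\ge4$ gives $3$;
- for $q=6$: $\nu=2$ gives $3$; $\nu=3,4,5$ give $4$; $\nu\ge6$ gives $5$.

If $g\ge2$, then $\dim A_4\ge7$. If $g=1$, then $n\ge1$ and $\dim A_4\ge2$. If $g=0$ and $n\ge4$, then $\dim A_4\ge-7+8=1$. There remains $g=0$, $n=3$. If all $\nu_i\ge3$, then $\dim A_6\ge-11+12=1$. Otherwise some $\nu_i$ is $2$, and the other two, $\nu\le\nu'$, satisfy $\frac1\nu+\frac1{\nu'}<\frac12$. So either $\nu=3$ and $\nu'\ge7$, in which case $\dim A_6=-11+3+4+5=1$; or $\nu\ge4$ and $\nu'\ge5$, in which case $\dim A_4=-7+2+3+3=1$. This proves the claim, and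
$$K\le\sum_j(\dim A_4+\dim A_6)\le(7+11)(N-1)=18(N-1).$$

**Part (b).** If $\Gamma$ has no elements of order $2$, all $\nu_i\ge3$, and for $q=3$ each contributes $2$. So (8) gives $\dim A_3=-5+2n\ge1$ for $g=0$ (where $n\ge3$), $\dim A_3=2n\ge2$ for $g=1$ (where $n\ge1$), and $\dim A_3\ge5$ for $g\ge2$. Hence $K\le\sum_j\dim A_3\le5(N-1)$. $\square$
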